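# The universal countable Borel equivalence relation is not Borel reducible to $\ell^1$

## 1. Homomorphisms from the shift of $\mathbb F_2$ to $\ell^1$

Let $\mathbb F_2=\langle a,b\rangle$ be the free group on two generators, acting on $X=2^{\mathbb F_2}$ by the shift $(\gamma x)(g)=x(\gamma^{-1}g)$. Let $\mu$ be the uniform product measure on $X$ (independent fair coins, one for each group element), and let $E$ be the orbit equivalence relation of the action. Let $\ell^1$ also denote the equivalence relation on $\mathbb R^\omega$ given by $(x_n)\,\ell^1\,(y_n)\iff\sum_n|x_n-y_n|<\infty$.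

**Theorem 1.** If $f:X\to\mathbb R^\omega$ is a Borel map such that $x\,E\,y\Rightarrow f(x)\,\ell^1\,f(y)$, then there is one $\ell^1$-class $C$ with $\mu(f^{-1}(C))=1$. Consequently $E\not\le_B\ell^1$, and $E_\infty\not\le_B\ell^1$.

Here is what the words mean. If $E,F$ are equivalence relations on Polish spaces $X,Y$, then $E$ is Borel reducible to $F$, written $E\le_BF$, if there is a Borel $\theta:X\to Y$ with
$$x_1\,E\,x_2\iff\theta(x_1)\,F\,\theta(x_2)\qquad\text{for all }x_1,x_2\in X .$$
Such a $\theta$ classifies points up to $E$ by invariants taken up to $F$. An equivalence relation is countable if all its classes are countable. The relation $E_\infty$ is a universal countable Borel equivalence relation: it is countable and Borel, lives on a Polish space, and satisfies $E'\le_BE_\infty$ for every countable Borel equivalence relation $E'$.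

The relation $\ell^1$ is the orbit equivalence relation of the Banach space $\ell^1$ acting on $\mathbb R^\omega$ by addition. A result of Hjorth says that if $E'\le_B\ell^1$, then either $E'\sim_B\ell^1$ (each reduces to the other) or $E'$ is essentially countable, that is, Borel reducible to some countable Borel equivalence relation. One may then ask which countable relations do lie below $\ell^1$, and Kanovei asked this for the largest one: is $E_\infty\le_B\ell^1$? Theorem 1 answers no.

The first sentence of the theorem carries all the content; let us see at once how the rest follows. The relation $E$ is a countable Borel equivalence relation, since its classes are orbits of a countable group and its graph is the union of the closed sets $\{(x,\gamma x):x\in X\}$. Suppose $f$ were a Borel reduction of $E$ to $\ell^1$. It satisfies the hypothesis of Theorem 1, so $f^{-1}(C)$ has measure $1$ for some class $C$. Any two points of $f^{-1}(C)$ are $E$-equivalent because $f$ is a reduction. So $f^{-1}(C)$ lies in one $E$-class and is countable. But $\mu$ is nonatomic: a point is determined by infinitely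 many coins, so it has measure at most $2^{-n}$ for every $n$. Countable sets are therefore null, a contradiction. Finally, $E\le_BE_\infty$ by universality; if $E_\infty\le_B\ell^1$, composing the two reductions would give $E\le_B\ell^1$.

Sections 2 to 7 prove the first sentence. Sections 8 to 10 prove stronger statements: a version for all $\ell^p$ with $1\le p<\infty$, for general countable relations.

## 2. Eventual equality, homomorphisms and $F$-ergodicity

A Borel homomorphism from $E$ to $F$ is a Borel map $f$ with $x\,E\,y\Rightarrow f(x)\,F\,f(y)$. It is half of a reduction. A constant map is always a homomorphism, and it is a reduction only when $E$ has one class.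

For a countable set $D$, let $E_0(D)$ be eventual equality on $D^\omega$:
$$u\,E_0(D)\,v\iff\exists n\ \forall m\ge n\quad u_m=v_m .$$
Write $E_0=E_0(\{0,1\})$. This is a countable relation, since from $u$ we reach only sequences obtained by changing finitely many entries. It does reduce to $\ell^1$: for $u,v\in2^\omega$ the numbers $|u_m-v_m|$ are $0$ or $1$, so their sum is finite exactly when $u\,E_0\,v$. Thus the inclusion $2^\omega\subseteq\mathbb R^\omega$ is a reduction, and any proof of Theorem 1 must use something that separates the shift of $\mathbb F_2$ from $E_0$.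

Another easy reduction: equality on $\mathbb R$ reduces to $\ell^1$ by $t\mapsto(t,t,t,\dots)$, since $\sum_n|t-t'|$ is finite only if $t=t'$.

**Definition.** Let $\mu$ be a Borel probability measure on $X$. The pair $(E,\mu)$ is $F$-ergodic if for every Borel homomorphism $f$ from $E$ to $F$ there is a single class $[y]_F$ with $\mu(f^{-1}([y]_F))=1$.

So Theorem 1 says that the shift of $\mathbb F_2$ is $\ell^1$-ergodic. If $F$ is equality on $\{0,1\}$, a homomorphism to $F$ is the indicator of an $E$-invariant Borel set, and $F$-ergodicity is ordinary ergodicity: invariant Borel sets have measure $0$ or $1$.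

Ordinary ergodicity is much weaker than what we need. Take $E_0$ itself with the fair coin measure on $2^\omega$. An $E_0$-invariant Borel set is a tail event, so it has measure $0$ or $1$ by Kolmogorov's law, and $E_0$ is ergodic. But the identity is a homomorphism from $E_0$ to $E_0$ whose class preimages are countable, hence null. So $E_0$ is ergodic and not $E_0$-ergodic.

## 3. Weighted coordinate maps

Let us try to build an interesting homomorphism by hand. Enumerate $\mathbb F_2=\{g_0,g_1,\dots\}$, choose weights $c_n\ge0$, and put
$$f(x)=(c_nx(g_n))_{n\in\omega}.$$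

If $\sum_nc_n<\infty$, then $f(x)$ is a summable sequence for every $x$. So $f$ is a homomorphism, and all of $X$ goes into the class of $0$.

If $\sum_nc_n=\infty$, then $f$ is not a homomorphism. Indeed $(ax)(g_n)=x(a^{-1}g_n)$, so
$$\sum_n|f_n(ax)-f_n(x)|=\sum_nc_nB_n(x),\qquad B_n(x)=1\text{ if }x(a^{-1}g_n)\ne x(g_n),\quad B_n(x)=0\text{ otherwise.}$$
Since $a$ has infinite order, each coset $\langle a\rangle h$ is a copy of $\mathbb Z$, with distinct elements $a^kh$, and $B_n$ compares two neighbors $a^kh$ and $a^{k-1}h$. Split the indices $n$ by the parity of $k$ (fix one $h$ in each coset). Within one parity the pairs compared are disjoint, so the corresponding $B_n$ are independent fair coins. For one of the two parities the weights still have infinite sum; keep only those $n$. By the zero-one law $\sum c_nB_n<\infty$ has probability $0$ or $1$. If it were $1$, then $\sum c_n(1-B_n)<\infty$ would also have probability $1$, because $(1-B_n)$ has the same law as $(B_n)$. Adding would give $\sum c_n<\infty$, a contradiction. So for almost every $x$, $f(ax)$ and $f(x)$ are not $\ell^1$-equivalent.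

In this family, then, a map is either not a homomorphism or is trivial. Theorem 1 says that, up to a null set, the same alternative holds for all Borel maps.

## 4. A spectral gap for the shift of $\mathbb F_2$

The property that separates the shift of $\mathbb F_2$ from $E_0$ is quantitative: a set that is nearly invariant under $a$ and $b$ is nearly null or nearly conull.

**Lemma 2.** For every Borel $A\subseteq X$,
$$\mu(aA\triangle A)+\mu(bA\triangle A)\ \ge\ \tfrac18\,\mu(A)(1-\mu(A)).$$

For $A=\{x:x(1)=1\}$ we have $aA=\{x:x(a)=1\}$, so the left side is $\frac12+\frac12=1$, far above $\frac1{32}$. What matters is that no cleverer $A$ can do much better. For the shift of $\mathbb Z$ on $2^{\mathbb Z}$ one can: for odd $n$ let $A_n$ be the set of $x$ for which the majority of $x(1),\dots,x(n)$ is $1$. Then $\mu(A_n)=\frac12$. The set $A_n$ and its shift (majority of $x(2),\dots,x(n+1)$) differ only if the $n-1$ shared coins are tied and $x(1)\ne x(n+1)$, which has probability $\frac12\binom{n-1}{(n-1)/2}2^{-(n-1)}\to0$. So no such inequality holds for $\mathbb Z$.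

**Step 1: the gap in the regular representation.** The aim is to prove the inequality first for the action of $\mathbb F_2$ on itself, where the structure of reduced words can be used. Let $(\lambda(\gamma)\xi)(g)=\xi(\gamma^{-1}g)$ on $\ell^2(\mathbb F_2)$. We claim
$$\|\lambda(a)\xi-\xi\|^2+\|\lambda(b)\xi-\xi\|^2\ \ge\ \tfrac18\|\xi\|^2\qquad\text{for all }\xi\in\ell^2(\mathbb F_2). \tag{1}$$
We may take $\|\xi\|=1$. For $A\subseteq\mathbb F_2$ let $m(A)=\sum_{g\in A}|\xi(g)|^2$, a probability measure on $\mathbb F_2$. Then $m(A)^{1/2}=\|1_A\xi\|$, and substituting $g=\gamma^{-1}h$,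
$$m(\gamma^{-1}A)=\sum_{h\in A}|\xi(\gamma^{-1}h)|^2=\|1_A\lambda(\gamma)\xi\|^2 .$$
Both norms are at most $1$, so factoring a difference of squares gives
$$|m(\gamma^{-1}A)-m(A)|\le2\,\big|\,\|1_A\lambda(\gamma)\xi\|-\|1_A\xi\|\,\big|\le2\|\lambda(\gamma)\xi-\xi\| .$$

Let $W_u$ be the set of reduced words beginning with $u$. The set $aW_{a^{-1}}$ is the set of all reduced words not beginning with $a$ (including the empty word, $a\cdot a^{-1}$). So $\mathbb F_2=W_a\sqcup aW_{a^{-1}}$. Apply the last estimate with $\gamma=a^{-1}$ and $A=W_{a^{-1}}$, noting $\|\lambda(a^{-1})\xi-\xi\|=\|\lambda(a)\xi-\xi\|$ by unitarity: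
$$1=m(W_a)+m(aW_{a^{-1}})\le m(W_a)+m(W_{a^{-1}})+2\|\lambda(a)\xi-\xi\| .$$
The same holds with $b$ in place of $a$. The four sets $W_a,W_{a^{-1}},W_b,W_{b^{-1}}$ are disjoint, so their $m$-measures sum to at most $1$, and adding the two inequalities gives
$$2\le1+2\big(\|\lambda(a)\xi-\xi\|+\|\lambda(b)\xi-\xi\|\big).$$
So the two norms have sum at least $\frac12$, and their squares have sum at least $\frac12\cdot\big(\frac12\big)^2=\frac18$. This is (1). Since squared norms add over orthogonal summands, (1) also holds in every direct sum of copies of $\lambda$.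

**Step 2: $L^2_0(X,\mu)$ is a direct sum of copies of $\lambda$.** This step transfers (1) from the group to $X$. Let $L^2_0$ be the space of square integrable functions with integral $0$, and let $(\pi(\gamma)F)(x)=F(\gamma^{-1}x)$. For finite $T\subseteq\mathbb F_2$ put $w_T(x)=\prod_{g\in T}(-1)^{x(g)}$. Then $w_Tw_{T'}=w_{T\triangle T'}$, and $\int w_T\,d\mu=0$ if $T\ne\emptyset$. So the $w_T$ are orthonormal. Those with $T\subseteq T_0$ span all functions of the coordinates in $T_0$, because there are $2^{|T_0|}$ of them and they are independent; functions of finitely many coordinates are dense in $L^2$. So the $w_T$ with $T$ finite nonempty form an orthonormal basis of $L^2_0$. Moreover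
$$(\pi(\gamma)w_T)(x)=\prod_{g\in T}(-1)^{(\gamma^{-1}x)(g)}=\prod_{g\in T}(-1)^{x(\gamma g)}=w_{\gamma T}(x),$$
so $\mathbb F_2$ permutes this basis. If $\gamma T=T$, then $\langle\gamma\rangle$ acts freely on the finite nonempty set $T$ by left multiplication, so $\gamma$ has finite order, and $\gamma=1$ because $\mathbb F_2$ is torsion free. So on each orbit of sets, $\gamma\mapsto w_{\gamma T}$ is injective, and $\delta_\gamma\mapsto w_{\gamma T}$ extends to an isomorphism from $(\ell^2(\mathbb F_2),\lambda)$ to the closed span of that orbit (recall $\lambda(\gamma)\delta_g=\delta_{\gamma g}$).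

**Step 3: indicator functions.** It remains to choose the vector. Let $\xi=1_A-\mu(A)\in L^2_0$. Then $\|\xi\|^2=\mu(A)(1-\mu(A))$. Also $1_A(\gamma^{-1}x)=1_{\gamma A}(x)$, so $\|\pi(\gamma)\xi-\xi\|^2=\|1_{\gamma A}-1_A\|^2=\mu(\gamma A\triangle A)$. Inequality (1) for $\pi$ is Lemma 2. $\square$

## 5. From the gap to eventual equality

Suppose first that $\varphi$ is an invariant Borel map into $\mathbb Z^\omega$, so that $\varphi(\gamma x)=\varphi(x)$. Preimages of Borel sets are invariant, so by Lemma 2 they have measure $0$ or $1$, and $\varphi$ is constant almost everywhere. Now suppose only that $\varphi(\gamma x)$ and $\varphi(x)$ are eventually equal. The tails of $\varphi$ are then almost invariant, with an error tending to $0$, and the gap turns almost invariance into almost constancy. This is the next lemma.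

**Lemma 3.** Let a countable group $\Gamma$ act on a standard Borel space $X$ in a Borel way, preserving a probability measure $\mu$. Suppose $S\subseteq\Gamma$ is finite, $\kappa>0$, and
$$\sum_{\gamma\in S}\mu(\gamma A\triangle A)\ge\kappa\,\mu(A)(1-\mu(A))\qquad\text{for all Borel }A. \tag{2}$$
Let $\varphi:X\to\mathbb Z^\omega$ be Borel such that for each $\gamma\in S$, $\varphi(\gamma x)\,E_0(\mathbb Z)\,\varphi(x)$ for $\mu$-a.e. $x$. Then there is $z$ with $\varphi(x)\,E_0(\mathbb Z)\,z$ for $\mu$-a.e. $x$.

**Step 1: tails have no sets of middle size.** We first find a tail whose distribution avoids the values between $\frac14$ and $\frac34$. Let $\varphi_n(x)=(\varphi(x)_m)_{m\ge n}\in\mathbb Z^{[n,\infty)}$ and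
$$\varepsilon_n=\sum_{\gamma\in S}\mu\{x:\varphi_n(\gamma x)\ne\varphi_n(x)\}.$$
For each $\gamma$ these sets decrease in $n$, and their intersection is $\{x:\varphi(\gamma x)\text{ and }\varphi(x)\text{ not eventually equal}\}$, a null set. So $\varepsilon_n\to0$. Fix $n$ with $\varepsilon_n<3\kappa/16$ and let $\nu=(\varphi_n)_*\mu$. Let $D\subseteq\mathbb Z^{[n,\infty)}$ be Borel and $A=\varphi_n^{-1}(D)$. If $x\in\gamma^{-1}A\triangle A$, then exactly one of $\varphi_n(\gamma x),\varphi_n(x)$ lies in $D$, so they differ. By invariance $\mu(\gamma A\triangle A)=\mu(\gamma^{-1}A\triangle A)$. So (2) gives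
$$\kappa\,\nu(D)(1-\nu(D))\le\varepsilon_n<\tfrac{3\kappa}{16}.$$
Since $t(1-t)\ge\frac3{16}$ on $[\frac14,\frac34]$, we get $\nu(D)\notin[\frac14,\frac34]$ for every Borel $D$.

**Step 2: the tail has a large atom.** We now locate a point of large mass by intersecting large sets. If $\nu(P),\nu(Q)>\frac34$, then $\nu(P\cap Q)>\frac12$, and so $\nu(P\cap Q)>\frac34$ by Step 1. Hence finite intersections of sets of measure above $\frac34$ again have measure above $\frac34$. Let $(D_i)$ be a countable family of Borel sets separating points of $\mathbb Z^{[n,\infty)}$, for example the sets $\{u:u_m=k\}$. For each $i$ exactly one of $D_i,D_i^c$ has measure above $\frac34$; call it $D_i'$. Then $\nu(\bigcap_iD_i')\ge\frac34$, as a limit of measures of finite intersections. But $\bigcap_iD_i'$ has at most one point, since two points would be separated by some $D_i$. So it is one point. Extend it by zeros to $z\in\mathbb Z^\omega$; then $\mu\{x:\varphi_n(x)=z|_{[n,\infty)}\}\ge\frac34$.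

**Step 3: from measure $\frac34$ to measure $1$.** Finally we use that the whole $E_0(\mathbb Z)$-class has an almost invariant preimage. Let $A=\{x:\varphi(x)\,E_0(\mathbb Z)\,z\}$, so $\mu(A)\ge\frac34$. For $\gamma\in S$ and a.e. $x$ we have $x\in A\iff\gamma x\in A$, so $\mu(\gamma A\triangle A)=\mu(A\triangle\gamma^{-1}A)=0$. By (2), $\mu(A)(1-\mu(A))=0$, so $\mu(A)=1$. $\square$

Lemmas 2 and 3 together show that the shift of $\mathbb F_2$ is $E_0$-ergodic: a homomorphism to $E_0$ is a map into $2^\omega\subseteq\mathbb Z^\omega$ as in Lemma 3, and the point $z$ may be replaced by $\varphi(x_0)\in2^\omega$ for any $x_0$ with $\varphi(x_0)\,E_0(\mathbb Z)\,z$. What is left is to pass from $E_0(\mathbb Z)$ to $\ell^1$.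

## 6. Summing $L^1$ norms, and a homomorphism that defeats it

The direct approach treats the coordinates of $f=(f_m)$ one at a time. Lemma 2 implies an $L^1$ Poincaré inequality: if $g:X\to\mathbb R$ is Borel with median $r$ (that is, $\mu(g>r)\le\frac12$ and $\mu(g<r)\le\frac12$), then
$$\int|g-r|\,d\mu\le16\sum_{\gamma\in\{a,b\}}\int|g(\gamma x)-g(x)|\,d\mu(x). \tag{3}$$
To see this, let $k=(g-r)^+$ or $(g-r)^-$, and $C_t=\{k>t\}$ for $t\ge0$. Then $\mu(C_t)\le\frac12$, so $\mu(C_t)\le2\mu(C_t)(1-\mu(C_t))\le16\sum_\gamma\mu(\gamma^{-1}C_t\triangle C_t)$. Integrate over $t\in[0,\infty)$. The left side gives $\int k\,d\mu$. On the right, a given $x$ lies in $\gamma^{-1}C_t\triangle C_t$ exactly for $t$ in an interval of length $|k(\gamma x)-k(x)|$, so Fubini gives $16\sum_\gamma\int|k(\gamma x)-k(x)|\,d\mu$. Adding the two choices of $k$ gives (3), because for real $u,v$ we have $|u-v|=|u^+-v^+|+|u^--v^-|$.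

If $\sum_m\sum_\gamma\int|f_m(\gamma x)-f_m(x)|\,d\mu<\infty$, then summing (3) over $m$ gives $\int\sum_m|f_m-r_m|\,d\mu<\infty$ for medians $r_m$, and $f(x)$ lies in the class of $(r_m)$ for a.e. $x$. That would be a proof.

The hypothesis of Theorem 1, however, only says that $H(x)=\sum_\gamma\sum_m|f_m(\gamma x)-f_m(x)|$ is finite at every point. It may fail to be integrable, and dropping finitely many coordinates need not help. For an example, let $N(x)$ be the least $k$ with $x(g_k)=1$ (and $N(x)=0$ if there is none), let $A_m=\{N=m\}$, and put $f_m=2^m1_{A_m}$. Each $f(x)$ has exactly one nonzero coordinate, so $f$ is a homomorphism into the single class of $0$. But $\mu(A_m)=2^{-m-1}$, and Lemma 2 gives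
$$\sum_\gamma\int|f_m(\gamma x)-f_m(x)|\,d\mu=2^m\sum_\gamma\mu(\gamma^{-1}A_m\triangle A_m)\ge2^m\cdot\tfrac18\cdot2^{-m-1}\cdot\tfrac12=\tfrac1{32}$$
for every $m$. So the sum over $m$ diverges even after finitely many $m$ are removed. One could restrict to a set $\{H\le K\}$, where $H$ is integrable, but this set is not invariant and (3) is an inequality on all of $X$.

There are two ways past this point. The first, in Section 7, avoids integrating differences at all. The second, in Section 9, proves a Poincaré inequality on a suitable subset of $\{H\le K\}$.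

## 7. Random rounding and the proof of Theorem 1

Lemma 3 already handles maps to $\mathbb Z^\omega$ under eventual equality, with no integrability assumption. So we would like to round $f$ to integers. Rounding down each coordinate does not work: $u=(0,0,\dots)$ and $v=(-2^{-m})_m$ are $\ell^1$-equivalent, but their floors are $(0,0,\dots)$ and $(-1,-1,\dots)$. The trouble is that the coordinates of $u$ sit on the jumps of the floor function. The remedy is to translate each coordinate by a random amount before rounding. Then two nearby reals are separated with probability equal to their distance, and $\ell^1$ becomes exactly the condition in the Borel–Cantelli lemmas.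

**Lemma 4.** Let $\mathbb P$ be the product Lebesgue measure on $[0,1)^\omega$. For $u\in\mathbb R^\omega$ and $s\in[0,1)^\omega$ let $\lfloor u+s\rfloor=(\lfloor u_m+s_m\rfloor)_m\in\mathbb Z^\omega$. Then for $u,v\in\mathbb R^\omega$
$$\mathbb P\{s:\lfloor u+s\rfloor\,E_0(\mathbb Z)\,\lfloor v+s\rfloor\}=\begin{cases}1&\text{if }u\,\ell^1\,v,\\0&\text{otherwise.}\end{cases}$$

**Step 1: one coordinate.** We compute the probability of separation. Let $\alpha\le\beta$ be reals and $t$ uniform on $[0,1)$. The floors of $\alpha+t$ and $\beta+t$ differ exactly when there is an integer $k$ with $\alpha+t<k\le\beta+t$, that is, $t\in[k-\beta,k-\alpha)$. If $\beta-\alpha\ge1$ this always happens. If $\beta-\alpha<1$, these intervals, as $k$ varies, are the translates by integers of one interval of length $\beta-\alpha<1$, and their union meets $[0,1)$ in a set of measure $\beta-\alpha$. So the probability is $\min(1,|\alpha-\beta|)$.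

**Step 2: all coordinates.** We assemble the coordinates by Borel–Cantelli. The events $\lfloor u_m+s_m\rfloor\ne\lfloor v_m+s_m\rfloor$ are independent with probabilities $p_m=\min(1,|u_m-v_m|)$. Clearly $\sum_m|u_m-v_m|<\infty$ implies $\sum_mp_m<\infty$. Conversely, if $\sum_mp_m<\infty$, then $p_m=|u_m-v_m|$ for all but finitely many $m$, so $\sum_m|u_m-v_m|<\infty$. If $\sum_mp_m<\infty$, then almost surely only finitely many events occur; if $\sum_mp_m=\infty$, then, by independence, almost surely infinitely many occur. $\square$

**Proof of Theorem 1.** Let $f$ be a Borel homomorphism from $E$ to $\ell^1$, and let $\varphi_s(x)=\lfloor f(x)+s\rfloor$ for $s\in[0,1)^\omega$. The map $(s,x)\mapsto\varphi_s(x)$ is Borel, and $E_0(\mathbb Z)$ is a Borel relation, so all sets below are Borel and Fubini applies.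

**Step 1: for almost every $s$, the map $\varphi_s$ satisfies the hypothesis of Lemma 3.** Let $\gamma\in\{a,b\}$. For every $x$ we have $f(\gamma x)\,\ell^1\,f(x)$, so by Lemma 4, $\varphi_s(\gamma x)\,E_0(\mathbb Z)\,\varphi_s(x)$ for $\mathbb P$-a.e. $s$. By Fubini, for $\mathbb P$-a.e. $s$ this holds for $\mu$-a.e. $x$ and both $\gamma$.

**Step 2: for almost every $s$, the map $\varphi_s$ is trivial.** This uses the gap. The shift preserves $\mu$, and Lemma 2 gives (2) with $S=\{a,b\}$ and $\kappa=\frac18$. By Lemma 3, for $\mathbb P$-a.e. $s$ the map $\varphi_s$ sends $\mu$-a.e. $x$ into one $E_0(\mathbb Z)$-class. This class may depend on $s$.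

**Step 3: returning to $f$.** To remove the dependence on $s$ we compare two points of $X$ with each other instead of with the class. By Step 2 and Fubini, $\varphi_s(x)\,E_0(\mathbb Z)\,\varphi_s(y)$ for $\mathbb P\times\mu\times\mu$-a.e. $(s,x,y)$. By Fubini again, for $\mu\times\mu$-a.e. $(x,y)$ the set of such $s$ has $\mathbb P$-measure $1$. By the "otherwise" case of Lemma 4 this is impossible unless $f(x)\,\ell^1\,f(y)$. So $f(x)\,\ell^1\,f(y)$ for almost every pair, and by Fubini once more there is $x_0$ with $f(x)\,\ell^1\,f(x_0)$ for $\mu$-a.e. $x$. Take $C=[f(x_0)]_{\ell^1}$. This is the first sentence of Theorem 1; the consequences were derived from it in Section 1. $\blacksquare$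

Both directions of Lemma 4 were used: the first to make $\varphi_s$ a homomorphism almost everywhere, the second to recover $f$.

## 8. All exponents $1\le p<\infty$, and general countable relations

For $1\le p\le\infty$ let $\ell^p$ also denote the relation $f-g\in\ell^p$ on $\mathbb R^\omega$. The earlier argument uses $p=1$ in an essential way. Take $u=0$ and $v_m=1/(m+1)$. These are $\ell^2$-equivalent but not $\ell^1$-equivalent, so by Lemma 4 the randomly rounded sequences are almost surely not eventually equal. For $p>1$, then, random rounding need not produce a homomorphism even almost everywhere, and we return to the approach of Section 6. It will work for any countable relation, with no invariant measure and no spectral gap assumed.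

**Theorem 5.** Let $E$ be a countable Borel equivalence relation on a Polish space $X$ and $\mu$ a Borel probability measure on $X$. The following are equivalent: (i) $(E,\mu)$ is $E_0$-ergodic; (ii) $(E,\mu)$ is $\ell^p$-ergodic for every $1\le p<\infty$; (iii) $(E,\mu)$ is $\ell^p$-ergodic for some $1\le p<\infty$.

**Corollary 6.**

1. $E_\infty\not\le_B\ell^p$ for every $1\le p<\infty$. The range is sharp: every countable Borel equivalence relation, in particular $E_\infty$, is $\le_B\ell^\infty$.
2. Let $E$ be a countable Borel equivalence relation with a Borel homomorphism $f$ to $\ell^p$, $1\le p<\infty$, such that preimages of $\ell^p$-classes are countable (e.g. a reduction). If $F\subseteq E$ is a Borel equivalence relation that is $E_0$-ergodic for a Borel probability measure $\mu$, then $\mu$ is concentrated on a single $F$-class.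
3. Let $\Gamma$ be a countably infinite group, $\mu$ the uniform product measure on $2^\Gamma$, $E_\Gamma$ the orbit relation of the shift, and $1\le p<\infty$. Then $\Gamma$ is amenable iff there is a $\mu$-conull $\Gamma$-invariant Borel set $Z\subseteq2^\Gamma$ with $E_\Gamma|Z\le_B\ell^p$.

Item 2 restricts which countable relations can lie below $\ell^p$. These notes do not determine whether every countable Borel equivalence relation $E\le_B\ell^1$ is hyperfinite (the word is defined in Section 10).

## 9. A Poincaré inequality on a large set: proof of Theorem 5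

The implication (ii)$\Rightarrow$(iii) is trivial.

For (iii)$\Rightarrow$(i), the inclusion $2^\omega\subseteq\mathbb R^\omega$ reduces $E_0$ to $\ell^p$ for $p<\infty$: coordinatewise differences are $0$ or $\pm1$, and such a sequence is in $\ell^p$ iff it is eventually $0$. So a Borel homomorphism to $E_0$ is also one to $\ell^p$. If it sends a conull set into one $\ell^p$-class, it sends that set into one $E_0$-class.

The rest of this section proves (i)$\Rightarrow$(ii). Assume (i).

**Step 0: a quasi-invariant measure.** This step arranges that translates of null sets are null. By the Feldman–Moore theorem, $E$ is the orbit relation of a Borel action of a countable group $\Gamma=\{\gamma_0,\gamma_1,\dots\}$ (enumerated with repetitions if necessary). Let $\tilde\mu=\sum_i2^{-i-1}(\gamma_i)_*\mu$, where $\gamma_*\mu(A)=\mu(\gamma^{-1}A)$. If $\tilde\mu(N)=0$, then $\mu(\gamma^{-1}N)=0$ for all $\gamma\in\Gamma$, so $\tilde\mu(\gamma N)=0$ for all $\gamma$; this is quasi-invariance. Also $\tilde\mu$ agrees with $\mu$ on $E$-invariant Borel sets. If $f$ is a Borel homomorphism to $F$, where $F$ is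 $E_0$ or $\ell^p$, then $f^{-1}([y]_F)$ is Borel and $E$-invariant. So (i) and (ii) hold for $\mu$ iff they hold for $\tilde\mu$. Replacing $\mu$ by $\tilde\mu$, we assume from now on that $\mu$ is quasi-invariant.

Note that (i) implies ordinary ergodicity: for an invariant Borel set $Z$, send $Z$ to one point of $2^\omega$ and $X\setminus Z$ to an $E_0$-inequivalent one. This is a homomorphism, so one of the two sets is conull.

For finite $S\subseteq\Gamma$ and disjoint Borel $U,V$ put
$$e(U,V)=\sum_{\gamma\in S}\big[\mu(U\cap\gamma^{-1}V)+\mu(V\cap\gamma^{-1}U)\big].$$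
Think of $e(U,V)$ as the mass of the edges $x\to\gamma x$, $\gamma\in S$, running between $U$ and $V$. It is symmetric and additive in each variable, and
$$e(A,X\setminus A)=\sum_{\gamma\in S}\mu(A\triangle\gamma^{-1}A),\qquad e(U,V)\le\sum_{\gamma\in S}\big[\mu(\gamma^{-1}V)+\mu(V)\big]. \tag{4}$$

**Step 1: sets of middle size have a large boundary.** This step extracts from (i) a weak substitute for the gap. We claim: there are a finite $S\subseteq\Gamma$ and $\delta>0$ with $e(A,X\setminus A)\ge\delta$ whenever $\frac14\le\mu(A)\le\frac34$.

Suppose not. Applying the failure to $\{\gamma_0,\dots,\gamma_n\}$ and $2^{-n}$, we get Borel $A_n$ with $\frac14\le\mu(A_n)\le\frac34$ and $\sum_{i\le n}\mu(A_n\triangle\gamma_i^{-1}A_n)<2^{-n}$. Let $\varphi(x)=(1_{A_n}(x))_n\in2^\omega$. Fix $i$. The measures $\mu(A_n\triangle\gamma_i^{-1}A_n)$ are summable over $n$. So by Borel–Cantelli, for a.e. $x$ we have $1_{A_n}(x)=1_{A_n}(\gamma_ix)$ for all large $n$. Hence the set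
$$Y=\{x:\varphi(\gamma x)\,E_0\,\varphi(x)\text{ for all }\gamma\in\Gamma\}$$
is conull. It is Borel, and it is invariant: if $x\in Y$, then $\varphi(\gamma\gamma'x)\,E_0\,\varphi(x)\,E_0\,\varphi(\gamma'x)$ for all $\gamma,\gamma'$. Redefine $\varphi$ to be constant off $Y$. The result is a Borel homomorphism from $E$ to $E_0$, so by (i) there is $z$ such that, for a.e. $x$, $1_{A_n}(x)=z_n$ for all large $n$. By dominated convergence $\mu\{x:1_{A_n}(x)\ne z_n\}\to0$. This measure is $\mu(A_n)$ or $1-\mu(A_n)$, so $\min(\mu(A_n),1-\mu(A_n))\to0$, a contradiction.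

Fix such $S$ and $\delta$, and let $e$ refer to this $S$. Put $c=\delta/4$. The finitely many measures $A\mapsto\mu(\gamma^{-1}A)$, $\gamma\in S$, are absolutely continuous with respect to $\mu$, so we can fix $\eta\in(0,\frac14)$ such that
$$\mu(N)\le\eta\ \Longrightarrow\ \sum_{\gamma\in S}\big[\mu(\gamma^{-1}N)+\mu(N)\big]<\frac\delta2. \tag{5}$$

**Step 2: a large set on which small sets expand.** Step 1 says nothing about sets of measure below $\frac14$, while the layer cake argument of Section 6 needs a bound proportional to the measure, and needs it inside a given set $A_0$. We obtain it by cutting away the pieces with too small a boundary. We claim: if $\mu(A_0)\ge1-\eta$, there is a Borel $B\subseteq A_0$ with $\mu(B)\ge\frac12$ such that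
$$e(C,B\setminus C)\ge c\,\mu(C)\qquad\text{for every Borel }C\subseteq B\text{ with }\mu(C)\le\mu(B)/2. \tag{6}$$

Call a Borel $C\subseteq W$ bad in $W$ if $0<\mu(C)\le\mu(W)/2$ and $e(C,W\setminus C)<c\,\mu(C)$. Put $W_0=A_0$ and $W_{i+1}=W_i\setminus C_i$, where $C_i$ is a bad set in $W_i$ whose measure is at least half the supremum of the measures of bad sets in $W_i$; if there are no bad sets, $C_i=\emptyset$. Let $D_i=\bigcup_{j<i}C_j$, a disjoint union, so that $W_i=A_0\setminus D_i$. For $j<i$ we have $W_i\subseteq W_{j+1}=W_j\setminus C_j$, so by additivity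
$$e(D_i,A_0\setminus D_i)=\sum_{j<i}e(C_j,W_i)\le\sum_{j<i}e(C_j,W_j\setminus C_j)\le\sum_{j<i}c\,\mu(C_j)=c\,\mu(D_i). \tag{7}$$

The removed part stays small: $\mu(D_i)<\frac14$ for all $i$. This is true for $D_0=\emptyset$. Suppose $\mu(D_i)<\frac14$, and let $D=D_{i+1}$. Since $\mu(C_i)\le\mu(W_i)/2\le\frac12$, we have $\mu(D)<\frac34$. If $\mu(D)\ge\frac14$, then Step 1 applies to $D$. With (7), and with (4) and (5) for $N=X\setminus A_0$, it gives
$$\delta\le e(D,X\setminus D)=e(D,A_0\setminus D)+e(D,X\setminus A_0)<c+\frac\delta2=\frac{3\delta}4,$$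
a contradiction. So $\mu(D_{i+1})<\frac14$.

Let $B=A_0\setminus\bigcup_iD_i=\bigcap_iW_i$. Then $\mu(B)\ge1-\eta-\frac14\ge\frac12$. To verify (6), note that it is trivial if $\mu(C)=0$. Suppose $C\subseteq B$ with $0<\mu(C)\le\mu(B)/2$ and $e(C,B\setminus C)<c\,\mu(C)$. The sets $W_i\setminus B$ decrease to $\emptyset$, so by (4), $e(C,W_i\setminus B)\le\sum_{\gamma\in S}[\mu(\gamma^{-1}(W_i\setminus B))+\mu(W_i\setminus B)]\to0$. Hence $e(C,W_i\setminus C)=e(C,B\setminus C)+e(C,W_i\setminus B)<c\,\mu(C)$ for all large $i$. Also $\mu(C)\le\mu(B)/2\le\mu(W_i)/2$. So $C$ is bad in $W_i$ for all large $i$, and by the choice of $C_i$ we get $\mu(C_i)\ge\frac12\mu(C)>0$ for all large $i$. The $C_i$ are disjoint and $\mu$ is finite, a contradiction.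

**Step 3: a Poincaré inequality on $B$.** This step is the local analogue of (3), for all exponents. A median of a Borel $g:B\to\mathbb R$ is a number $r$ with $\mu\{x\in B:g>r\}\le\mu(B)/2$ and $\mu\{x\in B:g<r\}\le\mu(B)/2$. One always exists when $\mu(B)>0$: take $r=\inf\{t:\mu(B\cap\{g>t\})\le\mu(B)/2\}$, which is finite. Letting $t\downarrow r$ gives the first inequality. For $t<r$ we have $\mu(B\cap\{g\le t\})<\mu(B)/2$, and letting $t\uparrow r$ gives the second.

We claim: let $B$ be as in Step 2, suppose also $\frac{d\gamma_*\mu}{d\mu}\le K$ on $B$ for $\gamma\in S$, where $K\ge1$, and let $1\le p<\infty$. Then there is $M<\infty$ such that for every Borel $g:B\to\mathbb R$ with median $r$ on $B$,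
$$\int_B|g-r|^p\,d\mu\le M\sum_{\gamma\in S}\int_{B\cap\gamma^{-1}B}|g(\gamma x)-g(x)|^p\,d\mu(x). \tag{8}$$

Subtracting $r$, we may assume $r=0$. We may also assume $g$ is bounded: truncating $g$ to $[-N,N]$ keeps the median $0$ and does not increase differences, so if (8) holds for the truncations with one $M$, letting $N\to\infty$ gives (8) for $g$ by monotone convergence on the left.

First let $h:B\to\mathbb R$ be any bounded Borel function with median $0$, and let $k=h^+$ or $k=h^-$. For $t\ge0$ the set $\{k>t\}$ is contained in $\{h>0\}$ or in $\{h<0\}$, so it has measure at most $\mu(B)/2$ and (6) applies to it. Hence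
$$\int_Bk\,d\mu=\int_0^\infty\mu(k>t)\,dt\le\frac1c\int_0^\infty e(\{k>t\},B\setminus\{k>t\})\,dt .$$
By definition, $e(\{k>t\},B\setminus\{k>t\})$ is the sum over $\gamma\in S$ of the measure of those $x\in B\cap\gamma^{-1}B$ for which exactly one of $k(x),k(\gamma x)$ exceeds $t$. For given $x$ the set of such $t\ge0$ is an interval of length $|k(\gamma x)-k(x)|$. So by Fubini
$$\int_Bk\,d\mu\le\frac1c\sum_{\gamma\in S}\int_{B\cap\gamma^{-1}B}|k(\gamma x)-k(x)|\,d\mu(x).$$
Add the cases $k=h^+$ and $k=h^-$, and use $|h(u)-h(v)|=|h^+(u)-h^+(v)|+|h^-(u)-h^-(v)|$: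
$$\int_B|h|\,d\mu\le\frac1c\sum_{\gamma\in S}\int_{B\cap\gamma^{-1}B}|h(\gamma x)-h(x)|\,d\mu(x). \tag{9}$$
For $p=1$ this is (8) with $h=g$ and $M=1/c$.

Let $p>1$ and $q=p/(p-1)$. Apply (9) to $h=\operatorname{sgn}(g)|g|^p$, which is bounded and has median $0$ because it has the same sign as $g$. The function $t\mapsto\operatorname{sgn}(t)|t|^p$ has derivative $p|t|^{p-1}$, so by the mean value theorem
$$|h(u)-h(v)|\le p\,|g(u)-g(v)|\,\big(|g(u)|^{p-1}+|g(v)|^{p-1}\big).$$
Write $I=\int_B|g|^p\,d\mu$, which is finite since $g$ is bounded, $J_\gamma=\int_{B\cap\gamma^{-1}B}|g(\gamma x)-g(x)|^p\,d\mu(x)$, and $J=\sum_{\gamma\in S}J_\gamma$. The assumption on the density is used here: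
$$\int_{B\cap\gamma^{-1}B}|g(\gamma x)|^p\,d\mu(x)\le\int_B|g|^p\,d\gamma_*\mu\le KI .$$
Since $(p-1)q=p$, Hölder's inequality gives
$$\int_{B\cap\gamma^{-1}B}|g(\gamma x)-g(x)|\big(|g(\gamma x)|^{p-1}+|g(x)|^{p-1}\big)\,d\mu\le J_\gamma^{1/p}\big((KI)^{1/q}+I^{1/q}\big).$$
Inserting this in (9), and using $K^{1/q}\le K$ and $J_\gamma\le J$,
$$I=\int_B|h|\,d\mu\le\frac pc\,(1+K^{1/q})\,I^{1/q}\sum_{\gamma\in S}J_\gamma^{1/p}\le\frac pc\,(1+K)\,|S|\,I^{1/q}J^{1/p}.$$
If $I=0$ there is nothing to prove. Otherwise divide by $I^{1/q}$ and raise to the power $p$: $I\le\big(\frac pc(1+K)|S|\big)^pJ$. This is (8) with $M=\big(\frac pc(1+K)|S|\big)^p$, which does not depend on $g$.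

**Step 4: summing over coordinates.** We now carry out the plan of Section 6 on a set where the sum is integrable. Let $f=(f_m)$ be a Borel homomorphism from $E$ to $\ell^p$, $1\le p<\infty$. Since $S$ is finite and $f(\gamma x)-f(x)\in\ell^p$,
$$H(x)=\sum_{\gamma\in S}\sum_m|f_m(\gamma x)-f_m(x)|^p<\infty\qquad\text{for all }x .$$
The densities $\frac{d\gamma_*\mu}{d\mu}$ exist by quasi-invariance and may be taken finite everywhere. So we can choose $K\ge1$ so large that
$$A_0=\{H\le K\}\cap\bigcap_{\gamma\in S}\Big\{\frac{d\gamma_*\mu}{d\mu}\le K\Big\}$$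
has $\mu(A_0)\ge1-\eta$. Note that $\eta$ and $c$ were fixed before $f$ and $K$, so there is no circularity. Take $B\subseteq A_0$ from Step 2 and let $r_m$ be a median of $f_m$ on $B$. Summing (8) over $m$, with $g=f_m$,
$$\int_B\sum_m|f_m-r_m|^p\,d\mu\le M\sum_m\sum_{\gamma\in S}\int_{B\cap\gamma^{-1}B}|f_m(\gamma x)-f_m(x)|^p\,d\mu\le M\int_BH\,d\mu\le MK<\infty .$$
So $f(x)\in[(r_m)]_{\ell^p}$ for a.e. $x\in B$. The set $f^{-1}([(r_m)]_{\ell^p})$ is Borel, $E$-invariant, and has measure at least $\mu(B)\ge\frac12$. Since $E$ is ergodic, it has measure $1$. $\blacksquare$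

## 10. $\ell^\infty$, subrelations and amenability: proof of Corollary 6

**Item 1, exponents $p<\infty$.** The aim is to rerun the end of Section 1 with $\ell^p$. At the end of Section 5 we saw that the shift $(E,\mu)$ of $\mathbb F_2$ is $E_0$-ergodic. By Theorem 5 it is $\ell^p$-ergodic for $1\le p<\infty$. A reduction of $E$ to $\ell^p$ would make one countable $E$-class conull, contradicting that $\mu$ is nonatomic. Since $E\le_BE_\infty$, we get $E_\infty\not\le_B\ell^p$.

**Item 1, the exponent $\infty$.** Here we construct a reduction to $\ell^\infty$ by recording distances inside each class. Let $E$ be any countable Borel equivalence relation. Transporting by a Borel isomorphism, we may assume that $X$ is a Borel subset of $2^\omega$; by Feldman–Moore, $E$ is the orbit relation of a Borel action of a countable group $\Gamma=\{\gamma_1,\gamma_2,\dots\}$. Let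
$$\|\gamma\|=\min\textstyle\sum_ji_j\quad\text{over all expressions }\gamma=\gamma_{i_1}^{\pm1}\cdots\gamma_{i_k}^{\pm1},$$
with $\|1\|=0$ from the empty expression. Then $\|\gamma^{-1}\|=\|\gamma\|$ and $\|\gamma\delta\|\le\|\gamma\|+\|\delta\|$. Only finitely many expressions have $\sum_ji_j\le R$, so $\{\gamma:\|\gamma\|\le R\}$ is finite for each $R$. Moreover $\|\gamma\|=0$ only for $\gamma=1$. Hence $\rho(x,y)=\min\{\|\gamma\|:\gamma x=y\}$ is a metric on each $E$-class, and its balls are finite.

For $s\in2^{<\omega}$ let $N_s=\{x\in X:s\subset x\}$ and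
$$f_s(x)=\min\big(|s|,\ \inf\{\rho(x,y):y\in[x]_E\cap N_s\}\big),\qquad\inf\emptyset=\infty .$$
The infimum equals $\inf\{\|\gamma\|:\gamma x\in N_s\}$, so $f_s$ is Borel, and so is $f=(f_s)_s:X\to\mathbb R^{2^{<\omega}}\cong\mathbb R^\omega$.

Suppose $x\,E\,y$. For each $s$, either $[x]_E\cap N_s=\emptyset$ and $f_s(x)=f_s(y)=|s|$, or $f_s$ is the distance to a fixed nonempty subset of the class, cut off at $|s|$. In both cases $|f_s(x)-f_s(y)|\le\rho(x,y)$. This bound does not depend on $s$, so $f(x)\,\ell^\infty\,f(y)$.

Suppose $x$ and $y$ are not $E$-equivalent, and let $R\in\mathbb N$. The set $\{z\in[y]_E:\rho(y,z)<R\}$ is finite and does not contain $x$, so it is disjoint from $N_{x|k}$ for all large $k$. For such $k$ with $k\ge R$ we have $f_{x|k}(y)\ge R$, while $f_{x|k}(x)=0$ because $x\in N_{x|k}$. As $R$ was arbitrary, $f(x)-f(y)$ is unbounded. So $f$ is a reduction and $E\le_B\ell^\infty$.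

**Item 2.** The point is that a homomorphism from $E$ is also a homomorphism from any subrelation. So $f$ is a Borel homomorphism from $F$ to $\ell^p$, and $F$ is itself a countable Borel equivalence relation. By Theorem 5 applied to $(F,\mu)$, the preimage under $f$ of some $\ell^p$-class is conull. This preimage is countable by assumption, so it meets only countably many $F$-classes, and one of these has positive measure. An $F$-class is a countable, hence Borel, $F$-invariant set. Since $E_0$-ergodicity implies ergodicity (Step 0 of Section 9), that $F$-class has measure $1$.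

**Item 3, background.** We recall the notions and the theorems that the argument rests on. A group $\Gamma$ is amenable if there is a finitely additive left-invariant probability measure on all its subsets. The Hulanicki–Reiter theorem says that a countable $\Gamma$ is amenable iff for every finite $S\subseteq\Gamma$ and $\varepsilon>0$ there is a unit vector $\xi\in\ell^2(\Gamma)$ with $\sum_{\gamma\in S}\|\lambda(\gamma)\xi-\xi\|^2<\varepsilon$. For $\Gamma=\mathbb Z$, the unit vector $\xi=n^{-1/2}1_{\{1,\dots,n\}}$ has $\|\lambda(1)\xi-\xi\|^2=2/n$; for $\mathbb F_2$, inequality (1) excludes such vectors. A Borel equivalence relation is hyperfinite if it is an increasing union of a sequence of Borel equivalence relations with finite classes. For example, $E_0$ is hyperfinite: it is the union over $n$ of the relations "$u_m=v_m$ for all $m\ge n$", whose classes have $2^n$ elements.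

**Item 3, amenable groups.** Here we must produce a reduction. By the theorem of Ornstein–Weiss, $E_\Gamma$ is hyperfinite on a conull invariant Borel set $Z$. By Dougherty–Jackson–Kechris, hyperfinite Borel equivalence relations are $\le_BE_0$. And $E_0\le_B\ell^p$ by inclusion. So $E_\Gamma|Z\le_B\ell^p$.

**Item 3, nonamenable groups.** Here we extend Lemma 2 to $\Gamma$, allowing for torsion, and then argue as before. Suppose $\Gamma$ is not amenable. By Hulanicki–Reiter there are a finite $S\subseteq\Gamma$ and $\kappa>0$ with
$$\sum_{\gamma\in S}\|\lambda(\gamma)\xi-\xi\|^2\ge\kappa\|\xi\|^2\qquad\text{for all }\xi\in\ell^2(\Gamma). \tag{10}$$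
As in Step 2 of Lemma 2, $\Gamma$ permutes the orthonormal basis $\{w_T\}$ of $L^2_0(2^\Gamma,\mu)$, where $T$ ranges over the finite nonempty subsets of $\Gamma$, by $\pi(\gamma)w_T=w_{\gamma T}$. The stabilizer $L=\{\gamma:\gamma T=T\}$ may now be nontrivial. For example, if $\Gamma$ has an element $c$ of order $2$, then $c$ stabilizes $T=\{1,c\}$. But $L$ acts freely on the finite nonempty set $T$ by left multiplication, so $L$ is finite. The closed span of the orbit of $w_T$ is $\ell^2(\Gamma/L)$ with the translation action. The map $\xi\mapsto|L|^{-1/2}\,\xi\circ q$, with $q:\Gamma\to\Gamma/L$ the quotient map, is isometric, commutes with left translation, and has as image the right-$L$-invariant functions in $\ell^2(\Gamma)$. So $\ell^2(\Gamma/L)$ is isomorphic to a subrepresentation of $\lambda$, and (10) holds there. Summing over orbits, (10) holds for $\pi$ on $L^2_0$. Applied to $1_A-\mu(A)$, as in Step 3 of Lemma 2, it gives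
$$\sum_{\gamma\in S}\mu(\gamma A\triangle A)\ge\kappa\,\mu(A)(1-\mu(A))\qquad\text{for all Borel }A,$$
which is hypothesis (2) of Lemma 3. By Lemma 3, as at the end of Section 5, $(E_\Gamma,\mu)$ is $E_0$-ergodic, and by Theorem 5 it is $\ell^p$-ergodic.

Now suppose $E_\Gamma|Z\le_B\ell^p$ with $Z$ Borel, conull and invariant. Extend the reduction by a constant off $Z$. Since $Z$ is invariant, the extension is a Borel homomorphism from $E_\Gamma$ to $\ell^p$ on all of $2^\Gamma$. So some $\ell^p$-class has conull preimage. This preimage meets $Z$ in a conull set, and that set is contained in a single $E_\Gamma$-class, because on $Z$ the map is a reduction. So a countable set is conull. But $\Gamma$ is infinite, so $\mu$ is nonatomic, a contradiction. $\blacksquare$
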